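# Straight universal covers and diverging rays in compact G-spaces

## 1. A distance on $H\times\mathbb R$ given by a maximum over slopes

Let $S$ be a closed orientable surface of genus $\ge 2$ with a hyperbolic metric $g$, let $H=\mathbb H^2$ be its universal covering with deck group $\Gamma$, and let $d_g$ be the hyperbolic distance. The first half of the lecture turns on one formula. For each $e\in[-1,1]$ choose a $\Gamma$-invariant function $\varphi_e\ge 0$ on $H$ and let $d_e$ be the distance belonging to the conformal metric $\varphi_e^2g$. On $X=H\times\mathbb R$ put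
$$d\bigl((a,s),(b,k)\bigr)=\max_{|e|\le 1}\bigl(d_e(a,b)+e\,(k-s)\bigr).\tag{1}$$

Here are two choices that do not depend on the point of $H$. Write $A=d_g(a,b)$ and $B=k-s$.

If $\varphi_e=\sqrt{1-e^2}$, then (1) reads $\max_e(\sqrt{1-e^2}\,A+eB)=\sqrt{A^2+B^2}$ by Cauchy–Schwarz. This is the ordinary product metric, and the maximizer $e$ is unique.

If $\varphi_e=w(e)$ with
$$w(e)=\sqrt{1-\bigl((2|e|-1)_+\bigr)^2},$$
so that $w=1$ on $[-\frac12,\frac12]$, take $B\ge0$; then only $e\ge0$ matters. For $0\le e\le\frac12$ the value $A+eB$ is at most its value at $e=\frac12$. For $e\ge\frac12$ write $2e-1=\sin\theta$ with $0\le\theta\le\pi/2$; the value is $\frac B2+A\cos\theta+\frac B2\sin\theta$. Hence the maximum is $\frac{|B|}2+\sqrt{A^2+\frac{B^2}4}$. This norm has a corner along $B=0$: there all $e\in[-\frac12,\frac12]$ are maximizers.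

The choice we shall make interpolates between the two:
$$\varphi_e(x)=(1-\psi(x))\,w(e)+\psi(x)\sqrt{1-e^2},$$
where $\psi$ is smooth and vanishes exactly over one simple closed geodesic $c_0\subset S$. So the corner is present only along the lifts of $c_0$.

Here is what this is for. Over one and the same curve $\gamma$ in $H$ there will be two straight lines of $(X,d)$, with parameters $e=\frac14$ and $e=-\frac14$; one rises with slope $c\,\psi(\gamma)$, the other falls with slope $-c\,\psi(\gamma)$, for a constant $c>0$. If $\gamma$ starts off the lifts of $c_0$ and approaches one of them so fast that $\int\psi(\gamma)<\infty$, we get two different rays from one point that stay at bounded distance. The quotient of $X$ by $\Gamma\times\mathbb Z$ is compact. This answers, negatively, a question about compact spaces with straight universal covers, which we now state. For surfaces the answer is the opposite one; there the proof turns on a second object, a measure on the set of lines built from mixed differences of distances (Section 12).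

## 2. G-spaces, straight spaces and the divergence property

**Definition (G-space).** A G-space (in the sense of Busemann) is a metric space $(R,xy)$ with the following properties.

1. (i) It is finitely compact: bounded infinite sets have accumulation points.
2. (ii) It is Menger convex: for distinct $x,z$ there is $y\ne x,z$ with $xy+yz=xz$.
3. (iii) Geodesics are locally extendable: every point $p$ has a ball $S(p,\rho_p)$, $\rho_p>0$, such that for any distinct $x,y$ in it there is $z\ne y$ with $xy+yz=xz$.
4. (iv) The extension is unique: if $x\ne y$, $y\ne z$, $y\ne z'$, $xy+yz=xz$, $xy+yz'=xz'$ and $yz=yz'$, then $z=z'$.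

Examples. Let $\mathbb R^m$ carry a strictly convex norm. If $xy+yz=xz$ with $x\ne y\ne z$, strict convexity gives $z-y=\lambda(y-x)$ with $\lambda=yz/xy$, so $z$ is determined and (iv) holds; (i)–(iii) are clear. The maximum norm on $\mathbb R^2$ violates (iv): with $x=(-1,0)$, $y=(0,0)$ and $z,z'=(1,\pm\frac12)$ we have $xy=yz=yz'=1$ and $xz=xz'=2$. A circle of length $1$ with its arc-length metric is a G-space: if $xy+yz=xz\le\frac12$, then $z$ is reached by continuing in the direction from $x$ to $y$.

**Definition (geodesic, straight space, ray).** A geodesic is a curve locally isometric to an interval of the real line. A G-space is straight if every geodesic $x(t)$, $-\infty<t<\infty$, is a straight line, that is, $x(t_1)x(t_2)=|t_1-t_2|$ for all $t_1,t_2$. A ray is a curve $x(t)$, $0\le t<\infty$, with $x(t_1)x(t_2)=|t_1-t_2|$ for all $t_1,t_2\ge0$; its origin is $x(0)$.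

The circle is not straight, since its geodesics wrap around; its universal cover $\mathbb R$ is straight.

**Definition (divergence property).** Put $xA=\inf_{a\in A}xa$. A non-compact G-space has the divergence property if for any two distinct rays $R_1,R_2$ with the same origin the distances $xR_2$ and $xR_1$ tend to $\infty$ when $x$ traverses $R_1$ or $R_2$ respectively.

The universal covering space of a compact G-space carries the lifted metric, under which it is again a G-space and the deck transformations are isometries. A G-surface is a G-space that is a 2-manifold. To say that a space is a plane means that it is homeomorphic to the plane. A theorem of Zaustinsky says: if the universal covering space of a compact G-surface is a plane with the divergence property, then it is straight. We ask about the reverse direction: must the universal cover of a compact G-space have the divergence property if it is straight?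

**Theorem A.** For every $n\ge3$ there is a compact G-space $R$, homeomorphic to a closed $n$-manifold, whose universal covering space is straight and contains two distinct rays $R_1,R_2$ with common origin such that $xR_2$ $(x\in R_1)$ and $xR_1$ $(x\in R_2)$ are bounded. For $n=3$ the space can be taken homeomorphic to $S\times S^1$ with $S$ a closed surface of genus $\ge2$.

**Theorem B.** If $R$ is a compact G-surface and its universal covering space $\tilde R$ is straight, then $\tilde R$ has the divergence property.

**Corollary.** If the universal covering space of a compact G-surface is a plane, then it is straight if and only if it has the divergence property. The implication "straight $\Rightarrow$ divergence" fails in every dimension $\ge3$.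

The corollary is Zaustinsky's theorem together with Theorems B and A. Sections 3–9 prove Theorem A, and Sections 10–13, which are independent of them, prove Theorem B.

## 3. Normed planes and products: where slopes refuse to merge

**Normed planes.** Let $\mathbb R^2$ carry a strictly convex norm; it covers the torus $\mathbb R^2/\mathbb Z^2$. By the computation above, a geodesic is locally affine with unit speed, hence affine, hence a straight line. Let $p+tv$ and $p+tv'$ be rays with unit vectors $v\ne v'$. The distance from $p+tv$ to the second ray is $t\cdot\inf_{s\ge0}\|v-sv'\|$ by homogeneity, and the infimum is positive because $v$ is not on the closed half-line $\mathbb R_{\ge0}v'$. So rays diverge linearly.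

**The product $H\times\mathbb R$.** The first attempt in dimension three is to use the product metric and two rays over the same geodesic $\gamma$ (with $g$-arclength $\tau$), at heights $m_1\tau$ and $m_2\tau$ with $m_1\ne m_2$. The distance between $(\gamma(\tau),m_1\tau)$ and $(\gamma(\tau'),m_2\tau')$ is at least
$$\max\bigl(|\tau-\tau'|,\ |m_1-m_2|\,\tau-|m_2|\,|\tau-\tau'|\bigr),$$
which is at least a positive multiple of $\tau$. The attempt stops here: the slopes differ by a constant.

So we need slopes whose difference dies out along $\gamma$. For the distance (1) we shall see that the line with parameter $e$ has slope $-\partial_e\varphi_e$ at the point above $x$. We therefore want $e_1<e_2$ with $\partial_e\varphi_{e_1}=\partial_e\varphi_{e_2}$ at the points where $\gamma$ accumulates, and since $\varphi_e$ will be concave in $e$, it must be affine on $[e_1,e_2]$ at these points. But a flat piece makes the maximizer in (1) non-unique, and several maximizers may mean several continuations of one segment, against axiom (iv). The construction must have flat pieces that do no such harm. The way out is to put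 them exactly along complete geodesics of all the metrics $\varphi_e^2g$.

## 4. A conformal factor that is flat in $e$ along a closed geodesic

**Step 1. The function $\psi$ and negative curvature.** We fix $\psi$ so small that all metrics in play have negative curvature. Let $c_0\subset S$ be a simple closed geodesic, and let $\psi:S\to[0,1]$ be smooth with zero set exactly $c_0$. Lift it to $H$. Its zero set $Z\subset H$, the preimage of $c_0$, is a disjoint, locally finite union of complete $g$-geodesics, and $d\psi=0$ on $Z$ because $\psi$ has its minimum there. Let $J=(-\frac12,\frac12)$. Replacing $\psi$ by a small multiple we may assume $|\Delta_g\log(1-q\psi)|\le\frac12$ for all $q\in J$. Put $g^{(q)}=(1-q\psi)^2g$. Since $\frac12\le1-q\psi\le\frac32$, this metric is complete. By the formula for the curvature of a conformal metric,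
$$K=(1-q\psi)^{-2}\bigl(-1-\Delta_g\log(1-q\psi)\bigr)\le-\tfrac12\cdot\tfrac49=-\tfrac29.\tag{2}$$
So $(H,g^{(q)})$ is a Hadamard surface (complete, simply connected, $K\le0$). We use the standard facts: exponential maps are diffeomorphisms, any two points are joined by exactly one geodesic, every geodesic is minimizing, and distinct complete geodesics meet at most once. Let $\delta_q$ be the distance of $g^{(q)}$.

**Step 2. The function $w$.** We list what is needed of $w(e)=\sqrt{1-((2|e|-1)_+)^2}$ on $[-1,1]$. It is even and continuous, $w=1$ on $[-\frac12,\frac12]$, $w(\pm1)=0$, and $w>0$ on $(-1,1)$. It is $C^1$ on $(-1,1)$, since for $|e|>\frac12$ its derivative is $\mp2(2|e|-1)/w$, which tends to $0$ as $|e|\to\frac12$. It is concave, because $t\mapsto\sqrt{1-t^2}$ is concave and decreasing on $[0,1]$ and $(2|e|-1)_+$ is convex. Finally $w(e)\ge\sqrt{1-e^2}$, because $(2|e|-1)_+\le|e|$.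

**Step 3. The factors $\varphi_e$.** We check that each $\varphi_e$ is a multiple of some $1-q\psi$, so that Step 1 applies. By Step 2, $\varphi_e=(1-\psi)w(e)+\psi\sqrt{1-e^2}$ is even and concave in $e$, and strictly concave in $e$ where $\psi>0$. Moreover
$$\varphi_0=1,\qquad\varphi_{\pm1}=0,\qquad\sqrt{1-e^2}\le\varphi_e\le w(e)\le1,$$
and $\partial_e\varphi_e$ is continuous for $|e|<1$. For $|e|<1$,
$$\varphi_e=w(e)\bigl(1-q(e)\psi\bigr),\qquad q(e)=1-\frac{\sqrt{1-e^2}}{w(e)},$$
and $q$ is $C^1$ and even. If $|e|\le\frac12$, the quotient is $\sqrt{1-e^2}\ge\sqrt3/2$. If $\frac12\le|e|<1$, then $w^2=4|e|(1-|e|)$, so the quotient is $\sqrt{(1+|e|)/(4|e|)}\in[1/\sqrt2,\sqrt3/2]$. Hence $q(e)\in[0,1-1/\sqrt2]\subset J$.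

**Step 4. The distances $d_e$.** We collect their properties. For $|e|<1$ let $g_e=\varphi_e^2g=w(e)^2g^{(q(e))}$, with distance $d_e=w(e)\delta_{q(e)}$, and put $d_{\pm1}=0$. Then $d_{-e}=d_e$, $d_0=d_g$, and
$$\sqrt{1-e^2}\,d_g\le d_e\le w(e)\,d_g.$$
For $|e|<1$, $(H,g_e)$ is a Hadamard surface, and $g_e$ is bounded above and below by positive multiples of $g$. Each component $G$ of $Z$ is a $g_e$-geodesic: a conformal change alters the geodesic curvature only by the normal derivative of $\log\varphi_e$ (and a scaling), and this derivative vanishes along $Z$. Since $\varphi_e=w(e)$ on $G$, we get $d_e(a,b)=w(e)d_g(a,b)$ for $a,b\in G$.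

## 5. The dependence of $d_e(a,b)$ on $e$

**Lemma 1.** Let $a\ne b$ in $H$. Then $D(e)=d_e(a,b)$ is concave and continuous on $[-1,1]$, and differentiable on $(-1,1)$ with
$$D'(e)=\int_{\gamma_e}\partial_e\varphi_e\,ds_g,\tag{3}$$
where $\gamma_e$ is the $g_e$-segment from $a$ to $b$. If $D$ is affine on some $[e_1,e_2]$ with $-1<e_1<e_2<1$, then $a$ and $b$ lie on one component of $Z$.

**Step 1. Concavity.** We write $D$ as an infimum of concave functions. For all $e\in[-1,1]$, $D(e)=\inf_c\int_c\varphi_e\,ds_g$ over piecewise $C^1$ curves $c$ from $a$ to $b$ (for $e=\pm1$ both sides are $0$). Each $\int_c\varphi_e\,ds_g$ is concave in $e$, so $D$ is concave and hence continuous on $(-1,1)$. Continuity at $\pm1$ follows from $0\le D\le w\,d_g(a,b)$.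

**Step 2. Smoothness of $\delta_q$ in $q$.** This prepares differentiation. The metrics $g^{(q)}$ depend smoothly on $q\in J$ and are complete, so by smooth dependence of solutions of differential equations $\exp_a^{(q)}(v)$ is smooth in $(q,v)\in J\times T_aH$. For each $q$ it is a diffeomorphism $T_aH\to H$ with invertible differential. By the implicit function theorem $v(q)=(\exp_a^{(q)})^{-1}(b)$ is smooth in $q$. As $v(q)\ne0$, $\delta_q(a,b)=|v(q)|_{g^{(q)}}$ is smooth in $q$.

**Step 3. The derivative.** We compare with a fixed curve. Let $\sigma$ be the $g^{(q)}$-segment from $a$ to $b$. The function $q'\mapsto\int_\sigma(1-q'\psi)\,ds_g-\delta_{q'}(a,b)$ is $\ge0$ and vanishes at $q'=q$, so its derivative vanishes there: $\partial_q\delta_q(a,b)=-\int_\sigma\psi\,ds_g$. Now $D=w\,\delta_{q(e)}$ with $w,q\in C^1(-1,1)$, and $\gamma_e$ is the $g^{(q(e))}$-segment, so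
$$D'=\int_{\gamma_e}\bigl(w'(1-q\psi)-wq'\psi\bigr)ds_g=\int_{\gamma_e}\partial_e\varphi_e\,ds_g.$$

**Step 4. The affine case.** We show that equality in concavity confines the segment to $Z$. Let $e=\frac{e_1+e_2}2$ and $\gamma=\gamma_e$. Then
$$D(e)=\int_\gamma\varphi_e\,ds_g\ \ge\ \int_\gamma\tfrac12(\varphi_{e_1}+\varphi_{e_2})\,ds_g\ \ge\ \tfrac12\bigl(D(e_1)+D(e_2)\bigr)=D(e).$$
So $\varphi_e=\frac12(\varphi_{e_1}+\varphi_{e_2})$ along $\gamma$. By strict concavity where $\psi>0$, we get $\psi=0$ on $\gamma$. So $\gamma\subset Z$, and being connected it lies in one component. $\square$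

## 6. Straight lines in $(X,d)$

For $P=(a,s)$ and $Q=(b,k)$ in $X$ put $f_{PQ}(e)=d_e(a,b)+e(k-s)$, so that $d(P,Q)=\max f_{PQ}$. Let $\mathrm{Opt}(P,Q)\subset[-1,1]$ be the set of maximizers. As $f_{PQ}$ is concave and continuous, this is a nonempty closed interval. In this section $PQ$ abbreviates $d(P,Q)$.

**Step 1. $d$ is a metric, and closed bounded sets are compact.** This gives axiom (i). Symmetry follows from $f_{QP}(e)=f_{PQ}(-e)$, which holds since $d_{-e}=d_e$. The triangle inequality holds because $f_{PT}(e)\le f_{PQ}(e)+f_{QT}(e)$ for every $e$. Taking $e=0,\pm1$ for the lower bound, and using $d_e\le d_g$ for the upper one,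
$$\max\bigl(d_g(a,b),|k-s|\bigr)\le d(P,Q)\le d_g(a,b)+|k-s|.\tag{4}$$
So $d$ is a metric inducing the product topology, and closed bounded sets are compact.

**Step 2. Where the maximizers are.** If $a=b$ and $P\ne Q$, then $f_{PQ}(e)=e(k-s)$, so $d(P,Q)=|k-s|$ and $\mathrm{Opt}(P,Q)=\{\operatorname{sign}(k-s)\}$. If $a\ne b$, then $\mathrm{Opt}(P,Q)\subset(-1,1)$, because
$$f_{PQ}(e)-f_{PQ}(1)\ge\sqrt{1-e^2}\,d_g(a,b)-(1-e)|k-s|>0$$
for $e<1$ close to $1$, and similarly at $-1$. So for $a\ne b$, by Lemma 1 and concavity, $e\in(-1,1)$ lies in $\mathrm{Opt}(P,Q)$ if and only if $D'(e)=-(k-s)$, where $D(e)=d_e(a,b)$.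

**Step 3. Standard lines.** We write down a straight line through any two points. For $|e|<1$, a complete $g_e$-geodesic $\gamma:\mathbb R\to H$ parametrized by $g$-arclength, and $s\in\mathbb R$, let
$$\Lambda(\tau)=\Bigl(\gamma(\tau),\ s-\int_0^\tau\partial_e\varphi_e(\gamma(\sigma))\,d\sigma\Bigr).$$
Let $\tau_1<\tau_2$. The $g_e$-segment between $\gamma(\tau_1)$ and $\gamma(\tau_2)$ is part of $\gamma$, so (3) and Step 2 give $e\in\mathrm{Opt}(\Lambda(\tau_1),\Lambda(\tau_2))$. Evaluating $f$ at $e$,
$$d(\Lambda(\tau_1),\Lambda(\tau_2))=\int_{\tau_1}^{\tau_2}(\varphi_e-e\,\partial_e\varphi_e)(\gamma)\,d\tau.\tag{5}$$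
The integrand is the value at $0$ of the tangent line of the concave function $e'\mapsto\varphi_{e'}$ at $e$, hence $\ge\varphi_0=1$. So distances along $\Lambda$ add, its total length is infinite in both directions, and after reparametrization by $d$-arclength $\Lambda$ is a straight line defined on all of $\mathbb R$. Vertical lines $\{a\}\times\mathbb R$ are straight lines too, by Step 2. Call all of these standard lines.

Any $P\ne Q$ lie on a standard line. This is clear if $a=b$. If $a\ne b$, choose $e\in\mathrm{Opt}(P,Q)$, let $\gamma$ be the $g_e$-geodesic with $\gamma(0)=a$ that runs through $b$, and start $\Lambda$ at $P$. Over $b$ its height is $s-D'(e)=k$, so $Q\in\Lambda$. Denote this line by $\Lambda_e(P,Q)$. A non-vertical standard line with parameter $e$ is determined by $e$, by its geodesic $\gamma$ and by one of its points.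

**Remark (a strictly concave factor would not do).** Suppose we had a factor with the properties used so far that is strictly concave in $e$ at every point of $S$. Take $e_1<e_2$ in $(-1,1)$ and standard rays from one point over the same curve $\gamma$, a minimizing geodesic for both metrics. By compactness of $S$ there are $\eta>0$ and $C$ with $\partial_e\varphi_{e_1}-\partial_e\varphi_{e_2}\ge\eta$ and $|\partial_e\varphi_{e_i}|\le C$. Since $g_{e_1}$ is comparable with $g$, there is $c'>0$ with $d_g(\gamma(\tau),\gamma(\tau'))\ge c'|\tau-\tau'|$. By (4) the points with parameters $\tau$ and $\tau'$ on the two rays have distance at least $\max(c'|\tau-\tau'|,\ \eta\tau-C|\tau-\tau'|)\ge\frac{c'\eta}{c'+C}\,\tau$. So these rays diverge. The flat piece along $c_0$ is needed for the rays we want.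

**Step 4. Betweenness.** We describe all triples with equality in the triangle inequality. Let $P=(a,s)$, $Q=(b,k)$, $T=(c,l)$ be pairwise distinct with $PQ+QT=PT$, and let $e\in\mathrm{Opt}(P,T)$. Then
$$PT=f_{PT}(e)\le f_{PQ}(e)+f_{QT}(e)\le PQ+QT=PT.$$
Equality everywhere gives
$$e\in\mathrm{Opt}(P,Q)\cap\mathrm{Opt}(Q,T),\qquad d_e(a,b)+d_e(b,c)=d_e(a,c).\tag{6}$$

(α) If $a=b$, then $e=\pm1$ by (6) and Step 2, so also $b=c$, since otherwise $\mathrm{Opt}(Q,T)\subset(-1,1)$. As $k-s$ and $l-k$ both have the sign of $e$, $T$ lies on the vertical line through $P$ and $Q$, beyond $Q$.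

(β) If $a\ne b$, then $|e|<1$, so $b\ne c$, since otherwise $\mathrm{Opt}(Q,T)\subset\{\pm1\}$. Since $g_e$ is Hadamard, the second part of (6) says that $c$ lies on the $g_e$-geodesic from $a$ through $b$, beyond $b$. Since $e\in\mathrm{Opt}(P,Q)\cap\mathrm{Opt}(Q,T)$, both $P$ and $T$ lie on the standard line with parameter $e$ over this geodesic through $Q$. That is, $T\in\Lambda_e(P,Q)$, beyond $Q$.

**Step 5. Axiom (iv).** This is where the flat pieces could do harm. Let $PQ+QT=PT$, $PQ+QT'=PT'$, $QT=QT'$, $P\ne Q$ and $Q\ne T,T'$; then $P\ne T,T'$ as well. If $a=b$, (α) gives $T=T'$. Let $a\ne b$. By (β), $T\in\Lambda_e(P,Q)$ and $T'\in\Lambda_{e'}(P,Q)$ with $e,e'\in\mathrm{Opt}(P,Q)$, both beyond $Q$ and at the same distance from $Q$.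

If $\mathrm{Opt}(P,Q)$ is one point, then $e=e'$, and $T=T'$ by (5). Otherwise $f_{PQ}$ is constant on a nondegenerate interval inside $(-1,1)$, so $d_e(a,b)$ is affine there, and Lemma 1 puts $a$ and $b$ on one component $G$ of $Z$. Parametrize $G$ by $g$-arclength from $a$ towards $b$. It is the complete $g_e$-geodesic through $a$ and $b$ for every $e\in(-1,1)$, and $\partial_e\varphi_e=w'(e)$ on it. So for $e\in\mathrm{Opt}(P,Q)$
$$\Lambda_e(P,Q)(\tau)=\bigl(G(\tau),\ s-w'(e)\tau\bigr),$$
and passing through $Q$ means $-w'(e)\,d_g(a,b)=k-s$. So $w'(e)$, hence the whole curve $\Lambda_e(P,Q)$, is the same for all $e\in\mathrm{Opt}(P,Q)$. Again $T=T'$.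

**Remark (why $Z$ must be thin).** If $\psi$ vanished on an open set $U$ without vanishing identically, (iv) would fail. Take $e=\frac14$ and a $g_e$-geodesic $\gamma$ from a point of $U$ through a point where $\psi>0$. As $\varphi_{-e}=\varphi_e$, it carries standard lines with parameters $\pm e$ from the same starting point. Since $w'(\pm e)=0$, their heights are $\pm c\int_0^\tau\psi(\gamma)$ with $c=e/\sqrt{1-e^2}$. They coincide over an initial segment in $U$ and differ later, while by (5) they have equal length over each stretch of $\gamma$. In our construction a segment of $\gamma$ in $Z$ forces all of $\gamma$ to stay in $Z$.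

**Step 6. $X$ is a straight G-space.** Axioms (i) and (iv) were shown, and (ii) and (iii) hold because any two points lie on a standard line. Let $x:\mathbb R\to X$ be a geodesic, isometric on $[t_0,t_1]$ with $t_0<t_1$. We first show that it is a piece of a standard line there. Let $P=x(t_0)$, $T=x(t_1)$, fix $e\in\mathrm{Opt}(P,T)$, and let $Q=x(t)$ with $t_0<t<t_1$. If $P,T$ have the same $H$-component, then $e=\pm1$, and $e\in\mathrm{Opt}(P,Q)$ by (6), so $Q$ has the same $H$-component by Step 2. If not, then by (α) $P$ and $Q$ have different $H$-components, and (β) gives $T\in\Lambda_e(P,Q)$. This line and $\Lambda_e(P,T)$ have the same parameter, the same geodesic and the point $P$ in common, so they are equal and $Q\in\Lambda_e(P,T)$. In both cases all $x(t)$ lie on one fixed standard line $\Lambda$ through $P$ and $T$. With $\Lambda$ suitably parametrized by arclength, $x=\Lambda$ on $[t_0,t_1]$.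

Now we continue. Let $t^*$ be the supremum of all $t$ with $x=\Lambda$ on $[t_0,t]$ and suppose $t^*<\infty$. Then $x$ is isometric on some $[t^*-\varepsilon,t^*+\varepsilon]$ with $t^*-\varepsilon\ge t_0$. Axiom (iv), applied to $x(t^*-\varepsilon)=\Lambda(t^*-\varepsilon)$ and $x(t^*)=\Lambda(t^*)$, gives $x(t^*+\varepsilon')=\Lambda(t^*+\varepsilon')$ for $0<\varepsilon'\le\varepsilon$, a contradiction. The same argument works to the left. So $x=\Lambda$ is a straight line.

## 7. The compact quotient $S\times S^1$

**Step 1. The action.** The group $\Gamma\times\mathbb Z$ acts on $X$ by $(\gamma,m)(a,s)=(\gamma a,s+m)$. It preserves $g$ and $\psi$, hence all $d_e$ and $d$. The action is free, properly discontinuous and cocompact, because $\Gamma$ acts so on $H$ and $\mathbb Z$ on $\mathbb R$. Let $R=X/(\Gamma\times\mathbb Z)\cong S\times S^1$ with $\bar x\bar y=\min_\gamma d(x,\gamma y)$, where $\gamma$ now runs over $\Gamma\times\mathbb Z$.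

**Step 2. The projection is isometric on small balls.** This makes axioms pass to the quotient. By proper discontinuity $x\mapsto\min_{\gamma\ne1}d(x,\gamma x)$ is locally a minimum of finitely many continuous functions. It is positive and invariant, hence $\ge4\rho$ for some $\rho>0$ by cocompactness. If $x,y\in S(z,\rho)$ and $\gamma\ne1$, then $d(x,\gamma y)\ge d(y,\gamma y)-d(x,y)>2\rho>d(x,y)$. So $\bar x\bar y=d(x,y)$.

**Step 3. The lifted metric is $d$.** $X$ is simply connected, so it is the universal cover. The lifted metric is the infimum of lengths of curves, measured in $R$. By Step 2 these are the $d$-lengths, and any two points of $X$ are joined by a curve of length $d$. So the lifted metric is $d$.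

**Step 4. $R$ is a G-space.** We check the four axioms.

1. (i) $R$ is compact.
2. (ii) Let $x,y$ be lifts with $d(x,y)=\bar x\bar y>0$ and $m$ their midpoint on a standard line. Then $\bar x\bar m+\bar m\bar y\le d(x,m)+d(m,y)=\bar x\bar y$. So equality holds, and both summands equal $\frac12\bar x\bar y>0$.
3. (iii) Lift $\bar x\ne\bar y$ in $S(\bar p,\rho/2)$ to $x,y\in S(p,\rho/2)$, extend beyond $y$ by $\rho/4$, which stays in $S(p,\rho)$, and project.
4. (iv) If $\bar x\bar y+\bar y\bar z=\bar x\bar z$, choose lifts with $d(x,y)=\bar x\bar y$ and then $d(y,z)=\bar y\bar z$. Then $\bar x\bar z\le d(x,z)\le d(x,y)+d(y,z)=\bar x\bar z$, so $d(x,y)+d(y,z)=d(x,z)$. With the same $x,y$ choose a lift $z'$ for $\bar z'$. Axiom (iv) in $X$ gives $z=z'$.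

## 8. A geodesic asymptotic to $Z$ and two rays that stay close

Let $e=\frac14$. Then $w(\pm e)=1$ and $w'(\pm e)=0$, so $\varphi_{\pm e}=1-q\psi$ with $q=q(e)$, $g_{-e}=g_e=g^{(q)}$, and $\partial_e\varphi$ at $\pm e$ equals $\mp c\,\psi$ with $c=e/\sqrt{1-e^2}>0$. Fix $a\notin Z$ and a component $G$ of $Z$, with $G(u)$ parametrized by $g$-arclength, which equals $g_e$-arclength on $G$.

**Claim.** There is a $g_e$-ray $\gamma$ from $a$, parametrized by $g$-arclength $\tau$, with $\int_0^\infty\psi(\gamma)\,d\tau<\infty$.

**Step 1. A function that detects the distance to $G$.** We construct $F$ with $\mathrm{Hess}\,F\ge\kappa^2F$. Let $\kappa=\frac13$, so $K\le-\kappa^2$ by (2). Use the global Fermi coordinates $(u,\rho)$ of the Hadamard surface $(H,g_e)$ along $G$: $g_e=d\rho^2+j^2du^2$, $j>0$, $j_{\rho\rho}=-Kj$, $j(u,0)=1$, $j_\rho(u,0)=0$, with the sign of $\rho$ chosen so that $\rho(a)>0$. For $\rho\ge0$,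
$$\bigl(j_\rho\cosh\kappa\rho-\kappa j\sinh\kappa\rho\bigr)_\rho=(j_{\rho\rho}-\kappa^2j)\cosh\kappa\rho\ge0,$$
and the bracket vanishes at $\rho=0$, so $j_\rho/j\ge\kappa\tanh\kappa\rho$. For $F=\sinh\kappa\rho$ we use $\mathrm{Hess}\,\rho=\frac{j_\rho}j\,j^2du^2$ and get on $\{\rho\ge0\}$
$$\mathrm{Hess}\,F=\kappa^2F\,d\rho^2+\kappa\cosh(\kappa\rho)\,\frac{j_\rho}j\,j^2du^2\ \ge\ \kappa^2F\,g_e.$$

**Step 2. The ray as a limit.** We aim at points far out on $G$. Let $\sigma_n:[0,L_n]\to H$ be the unit speed $g_e$-segment from $a$ to $G(n)$. It meets $G$ only at its end, so $\rho>0$ on $[0,L_n)$. The function $y(t)=F(\sigma_n(t))-F(a)e^{-\kappa t}$ satisfies $y''\ge\kappa^2y$, $y(0)=0$ and $y(L_n)<0$. At a positive interior maximum we would have $0\ge y''\ge\kappa^2y>0$, which is impossible, so $y\le0$. Since $L_n\to\infty$, a subsequence of $\sigma_n$ converges to a $g_e$-ray $\gamma$ from $a$. As $\sinh\kappa\rho\ge\kappa\rho$,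
$$0\le\rho(\gamma(t))\le\kappa^{-1}F(a)e^{-\kappa t},$$
where $t$ is $g_e$-arclength.

**Step 3. The integral.** On the compact surface $S$ we have $\psi\le C_1\,\mathrm{dist}_g(\cdot,c_0)^2$: near $c_0$ by Taylor's formula, since $\psi$ and $d\psi$ vanish on $c_0$, and elsewhere trivially. Lifting, and using $1-q\psi\ge\frac12$, which gives $d_g\le2d_e$, we find $\psi\le C_1\mathrm{dist}_g(\cdot,Z)^2\le C_1(2\rho)^2$ where $\rho\ge0$. As $d\tau\le2\,dt$, Step 2 shows that the integral converges. $\square$

**Step 4. The two rays.** Let $h(\tau)=c\int_0^\tau\psi(\gamma)\,d\sigma$ and $H_\infty=h(\infty)<\infty$. Since $\psi(a)>0$, $h(\tau)>0$ for $\tau>0$. By Section 6, Step 3, with parameters $e$ and $-e$ and the same geodesic $\gamma$, the curves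
$$\Lambda_\pm(\tau)=(\gamma(\tau),\pm h(\tau)),\qquad\tau\ge0,$$
are, after parametrization by arclength, rays from $(a,0)$. They are distinct, and $d(\Lambda_+(\tau),\Lambda_-(\tau))=2h(\tau)\le2H_\infty$ because the two points lie on one vertical line. So $xR_2$ and $xR_1$ stay bounded. This proves Theorem A for $n=3$.

## 9. Products with $\mathbb R^m$: all dimensions $n>3$

Let $m=n-3$. On $X\times\mathbb R^m$ use $\sqrt{d_1^2+d_2^2}$ with $d_1=d$ and $d_2$ Euclidean, and the group $\Gamma\times\mathbb Z\times\mathbb Z^m$.

**Step 1. Axioms (i)–(iii).** Closed bounded sets are compact. Let $P\ne Q$ have distance $r$ and put $\mu_i=d_i(P,Q)/r$, so $\mu_1^2+\mu_2^2=1$. A pair of lines of the factors through the components, run with speeds $\mu_1,\mu_2$ (constant if $\mu_i=0$), is a straight line through $P$ and $Q$. This gives (ii) and (iii).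

**Step 2. Equality in the triangle inequality.** This reduces everything to the factors. If $PQ+QT=PT$ with $P\ne Q\ne T$, then by the triangle inequality in the factors and Minkowski's inequality
$$PT=\bigl|(d_i(P,T))_i\bigr|\le\bigl|(d_i(P,Q)+d_i(Q,T))_i\bigr|\le PQ+QT.$$
Equality forces $d_i(P,T)=d_i(P,Q)+d_i(Q,T)$ and $d_i(Q,T)=\lambda d_i(P,Q)$ for $i=1,2$, with $\lambda=QT/PQ$.

**Step 3. Axiom (iv).** With the same $P,Q$ and $QT=QT'$ the same $\lambda$ occurs. In a factor with $d_i(P,Q)=0$ the components of $Q,T,T'$ coincide. In a factor with $d_i(P,Q)>0$ we have $d_i(Q,T)=d_i(Q,T')>0$, and axiom (iv) of the factor applies. So $T=T'$.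

**Step 4. Straightness.** Let $x$ be a geodesic. Applied to triples in an interval where $x$ is isometric, Step 2 shows that the quotients $d_i(x(t),x(t'))/|t-t'|$ over adjacent intervals agree, and agree with that of the union. So locally $d_i(x(t),x(t'))=\mu_i|t-t'|$ with constants $\mu_i$, and by overlapping intervals the $\mu_i$ are globally constant. Hence each component of $x$ is constant or a geodesic of constant speed in a straight factor, that is, an affinely parametrized line. So $d_i(x(t),x(t'))=\mu_i|t-t'|$ for all $t,t'$, with $\mu_1^2+\mu_2^2=1$, and $x$ is a straight line.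

**Step 5. The quotient.** Section 7 used only that $X$ is a simply connected straight G-space with a free, properly discontinuous, cocompact action by isometries, so it applies without change. The quotient is homeomorphic to $S\times S^1\times T^m$, with $T^m$ the $m$-dimensional torus. The rays $\Lambda_\pm\times\{0\}$ do not diverge. This proves Theorem A. $\blacksquare$

## 10. Lines in a straight plane

We turn to Theorem B. Let $R$ be a compact G-surface with $X=\tilde R$ straight, and write $xy$ for the distance of $X$. $X$ is a noncompact simply connected surface, hence a plane. Fix an orientation of $X$ and let $\Gamma$ be the group of orientation preserving deck transformations; it has index at most $2$. So $X/\Gamma$ is a closed orientable surface of genus $\ge1$. Put $E(x,y,z)=xy+yz-xz\ge0$. Let $S^2=X\cup\infty$.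

**(P1) Lines through two points, and polar coordinates.** Any two distinct points lie on exactly one line (Busemann, *The Geometry of Geodesics*). Uniqueness is quick: let $\ell,\ell'$ be lines with $\ell(0)=\ell'(0)$ and $\ell(r)=\ell'(r)$, $r>0$. Axiom (iv) gives $\ell=\ell'$ on $[r,\infty)$, and then, extending backwards from $\ell(r+2)$ over $\ell(r+1)$, also on $(-\infty,r+1]$. So distinct lines meet at most once, and every nondegenerate segment or ray lies on a unique line.

Let $Y$ be the space of isometric embeddings $\ell:\mathbb R\to X$ with the compact-open topology. By Arzelà–Ascoli $\ell\mapsto\ell(0)$ is proper, and by uniqueness the lines through $x_n\to x$ and $y_n\to y\ne x$ converge to the line through $x$ and $y$. Let $S_p$ be the unit sphere about $p$, and for $x\ne p$ let $\mathrm{dir}_p(x)\in S_p$ be the point of $S_p$ on the ray from $p$ through $x$. By the convergence statement $x\mapsto(\mathrm{dir}_p(x),px)$ is a homeomorphism $X\setminus p\to S_p\times(0,\infty)$.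

$S_p$ is a circle. It is compact, it is connected because $X\setminus p$ is, and it has more than one point. For $r\ne s$ in $S_p$ the rays from $p$ with directions $r,s$ together with $\infty$ form a Jordan curve in $S^2$. So $(S_p\setminus\{r,s\})\times(0,\infty)$, hence $S_p\setminus\{r,s\}$, is disconnected. A nondegenerate metric continuum that is disconnected by the removal of any two points is a circle.

**(P2) Crossing and convexity.** A line $L$ is properly embedded, so $X\setminus L$ has exactly two components, its sides, each with boundary $L$. Distinct lines $M,L$ meeting at $q$ cross at $q$. To see this, let $y\in M\setminus q$, so $y\notin L$. The map $u\mapsto\mathrm{dir}_yL(u)$ is continuous. It is injective, since two points of $L$ on one ray from $y$ would put $y$ on $L$. So it is a homeomorphism onto an open arc of $S_y$, and in polar coordinates at $y$ the line $L$ is a graph $r=r(\omega)$ over this arc with $r$ continuous. The parts $r<r(\omega)$ and $r>r(\omega)$ of the open sector over the arc are connected and miss $L$. Both sides of $L$ have points near $q$, so the two parts lie on different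 sides, and $M$ passes from one to the other at $q$.

Consequently sides are convex: a segment with both ends on one side whose line meets $L$ between them would have its ends on different sides. Closed sides are convex as well: a segment with an end on $L$ either lies in $L$ or has all its other points on one side.

**(P3) Left and right.** For an oriented line $\ell$ and points $x,x'$ on different sides, the class of the closed curve $\ell\cup\infty$ in $H_1(S^2\setminus\{x,x'\})\cong\mathbb Z$ (generator: a small positive loop about $x$) is $\pm1$; $x$ is left of $\ell$ if it is $+1$, and right of $\ell$ otherwise. If $x,x'$ are on the same side, the class is $0$. The same convention is used for any oriented Jordan curve.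

If two oriented Jordan curves in $S^2$ have a common subarc with the same orientation, then near interior points of this arc their left sides agree. Indeed, let $B$ be a small disc about such a point missing the rest of both curves. The difference of the two curves is a cycle disjoint from $B$, so for $z,z'\in B$ it is zero in $H_1(S^2\setminus\{z,z'\})$. Hence the two curves have the same class there.

**(P4) Stability of sides.** If $\ell_n\to\ell$ in $Y$, $x_n\to x$, and $x$ is strictly left of $\ell$, then $x_n$ is left of $\ell_n$ for large $n$. Let $x'$ be right of $\ell$. Since $\ell_n(0)\ell_n(t)=|t|$, the closed curves $\ell_n\cup\infty$ converge uniformly to $\ell\cup\infty$ in $S^2$. So for large $n$ they define the same class in $H_1(S^2\setminus\{x,x'\})$, and $x$ is left of $\ell_n$. A small connected neighborhood of $x$ misses $\ell_n$ for large $n$, so $x_n$ is left of $\ell_n$. The same holds with "right".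

**(P5) Cyclic order of directions.** For $r\in S_p$ let $-r$ be the direction of the opposite ray. The two open arcs of $S_p\setminus\{r,-r\}$ correspond to the two sides of the line through $p$ oriented by $r$. Orient $S_p$ ("counterclockwise") so that for one $r$ the rays with direction in the open counterclockwise arc $(r,-r)$ are those left of this line. By (P4), whether this holds is locally constant in $r$, so by connectedness of $S_p$ it holds for all $r$. Intervals in $S_p$ below are counterclockwise arcs.

**Assumption for contradiction.** Suppose that the divergence property fails. Then there are distinct rays $R_0,R_1$ from a point $p$, a constant $C>0$, and $x_n\in R_0$, $y_n\in R_1$ with $x_n\to\infty$ and $x_ny_n\le C$. They are not opposite, since otherwise $x_nR_1=x_np\to\infty$. So they lie on distinct lines $L_0,L_1$, oriented by $R_0,R_1$ and crossing at $p$. Write $R_i(t)$, $t\in\mathbb R$, for $L_i$ with $R_i(0)=p$.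

Everything now depends on which lines can be trapped between $R_0$ and $R_1$. On a torus, the natural lines to use are the periodic ones; in higher genus we use recurrent ones.

## 11. Genus one: periodic lines and the stable norm

We may identify $X$ topologically, with orientation, with $\mathbb R^2$ so that $\Gamma=\mathbb Z^2$ acts by translations. The Euclidean metric and the metric of $X$ are both proper and geodesic with the same cocompact action, so by the Švarc–Milnor lemma there is $\lambda$ with $\lambda^{-1}|x-y|-\lambda\le xy\le\lambda|x-y|+\lambda$.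

**Step 1. Translation lengths are constant.** We show: for $w\in\mathbb Z^2\setminus0$ the number $x(x+w)=:\|w\|$ does not depend on $x$, and the line $A_w(x)$ through $x$ and $x+w$ is invariant under $w$. The function $f(x)=x(x+w)$ is $\Gamma$-invariant because $\Gamma$ is abelian. Let $M=f(y)$ be its maximum and $T$ the line with $T(0)=y$, $T(M)=y+w$. For $\delta>0$ and $z=T(-\delta)$,
$$M+\delta=z(y+w)\le z(z+w)+(z+w)(y+w)=f(z)+\delta\le M+\delta.$$
So $z+w$ lies on the segment from $z$ to $y+w$ at distance $\delta$ from $y+w$; that is, $T(-\delta)+w=T(M-\delta)$. Thus the lines $T(t)+w$ and $T(t+M)$ agree for $t<0$, hence for all $t$. In particular $y(y+nw)=nM$. For any $x$ and all $n$,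
$$n f(x)\ge x(x+nw)\ge nM-2xy,$$
so $f(x)\ge M$. Hence $f\equiv M$, and every point is a maximum point, so the argument applies to every $x$.

**Step 2. A norm, and the directions of periodic lines.** By Step 1, $\|kw\|=|k|\|w\|$ and $\|w+w'\|\le\|w\|+\|w'\|$. Applying coarse equivalence to $kw$ and dividing by $k\to\infty$, $\lambda^{-1}|w|\le\|w\|\le\lambda|w|$. So $\|\cdot\|$ extends to a norm on $\mathbb R^2$. Being invariant under $w$, $A_w(x)$ has bounded Euclidean distance from $x+\mathbb Rw$. Let $a(w)\in S_p$ be the direction from $p$ to $p+w$. Then $a(-w)=-a(w)$, and $a(kw)=a(w)$ for $k\ge1$.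

**Step 3. The order of these directions is the Euclidean one.** We show: if $\det(w,w')>0$, then $a(w')\in(a(w),-a(w))$. Parametrize $A_w(p)$ by $T$ with $T(0)=p$ and $T(t+\|w\|)=T(t)+w$. The linear homotopy from $T$ to $t\mapsto p+tw/\|w\|$ is $w$-equivariant, hence proper, and stays in a strip $\{|\det(w,x-p)|\le C'\}$. So for $x,x'$ with $\det(w,x-p)>C'$ and $\det(w,x'-p)<-C'$ the two curves define the same class in $H_1(S^2\setminus\{x,x'\})$, and $\{\det(w,x-p)>C'\}$ is left of $A_w(p)$. As $p+nw'$ lies there for large $n$, (P5) gives the assertion.

**Step 4. At most one periodic direction is trapped.** Interchanging names if necessary, let $r_0,r_1$ be the directions of $R_0,R_1$ with $r_1\in(r_0,-r_0)$. As $L_0$ and $L_1$ cross at $p$, the counterclockwise order on $S_p$ is $r_0,r_1,-r_0,-r_1$. Let $I=[r_0,r_1]$. It contains no antipodal pair: for $s\in(r_0,r_1)$ the direction $s$ is left of $L_0$, so $-s\in(-r_0,r_0)$ is not in $I$, and $-r_0,-r_1\notin I$.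

Let $\rho$ be a ray from $p$ with direction $s$ in the interior of $I$. Going counterclockwise from $s$ one meets $r_1$, then $-r_0$, then $-s$, then $r_0$. So by (P5) the line of $\rho$ separates $R_0\setminus p$ from $R_1\setminus p$, and $[x_n,y_n]$ meets this line. The closed sector over $I$ is the intersection of the closed left side of $L_0$ and the closed right side of $L_1$, hence convex. It contains $[x_n,y_n]$, and it meets the line of $\rho$ only in $\rho$. So $[x_n,y_n]$ meets $\rho$. Hence every ray from $p$ with direction in $I$ has points within $C$ of $x_n$, for each $n$. Two rays $A_w^+(p)$ and $A_{w'}^+(p)$, from $p$ towards $p+w$ and $p+w'$, with $w'\notin\mathbb R_{>0}w$ cannot both have this property: they are at bounded distance from Euclidean rays of different directions, and the metrics are coarsely equivalent. If $w'\in\mathbb R_{>0}w$, then $a(w')=a(w)$. So $I$ contains at most one direction $a(w)$.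

If we knew that the directions $a(w)$ are dense in $S_p$, we would be done. Nothing so far says so, and we must exclude a gap. Replacing $R_0,R_1$ by other distinct rays from $p$ with directions in $I$, we may assume that no $a(w)$ lies in the interior of $I=[r_0,r_1]$; the $x_n,y_n$ are no longer needed. The order $r_0,r_1,-r_0,-r_1$ persists. As $a(-w)=-a(w)$, no $a(w)$ lies in $(-r_0,-r_1)$ either. So every $w\in\mathbb Z^2\setminus0$ has $a(w)$ in one of the disjoint arcs
$$\mathcal R=[-r_1,r_0],\qquad\mathcal L=[r_1,-r_0]=-\mathcal R.$$
(The open arc $(-r_1,r_0)$ consists of the directions right of both $L_0$ and $L_1$; their antipodes are left of both.) Call $w$ right or left accordingly.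

**Step 5. Pairs squeezing the gap.** We produce a right $w_n$ and a left $w_n'$ with nearly additive norms. There are $w$ right and $w'$ left with $\det(w,w')=1$: take $w=\pm e_1$ right and $w'=\pm e_2$ with $\det(w,w')=1$; if $w'$ is right, use $(w',-w)$ instead. Given such a pair, replace $w$ by $w+w'$ if the latter is right, and $w'$ by $w+w'$ if it is left. The determinant stays $1$. This yields pairs $(w_n,w_n')$, $w_n$ right and $w_n'$ left, with nested cones.

The sums $s_n=w_n+w_n'$ are nonnegative integer combinations of $w_0,w_0'$ with strictly increasing coefficient sum, so $|s_n|\to\infty$. Hence $\max(|w_n|,|w_n'|)\to\infty$, and both are $\ge1$. The angle between $w_n$ and $w_n'$ is nonincreasing and less than $\pi$, and its sine is $1/(|w_n||w_n'|)\to0$, so the angle tends to $0$. With a suitable unit normal $\nu_n$ to $s_n$ write $w_n=\lambda_ns_n+\delta_n\nu_n$ and $w_n'=(1-\lambda_n)s_n-\delta_n\nu_n$. Here $|\delta_n|=|\det(s_n,w_n)|/|s_n|=1/|s_n|$, and $\lambda_n\in[0,1]$ as soon as the angle is less than $\pi/2$. Hence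
$$\|w_n\|+\|w_n'\|-\|w_n+w_n'\|\le2|\delta_n|\,\|\nu_n\|\to0.\tag{7}$$

**Step 6. The gap keeps the defect away from $0$.** Fix $k$ with $k\|w\|\ge2$ for all $w\in\mathbb Z^2\setminus0$. Let $\hat a=R_0(-1)$, $\hat b=R_1(1)$ and $c_0=E(\hat a,p,\hat b)=2-\hat a\hat b$. We have $c_0>0$, for otherwise $\hat b=R_0(1)$ by axiom (iv). Let $w=w_n$, $w'=w_n'$, $A=p-kw$, $B=p+kw'$. We compare the thin triangle $A,p,B$ with the fixed triangle $\hat a,p,\hat b$.

The line through $\hat b$ (direction $r_1$) and $\hat a$ (direction $-r_0$) does not contain $p$. The segment $[\hat b,\hat a]$ lies in the closed sector over $[r_1,-r_0]$, which is the intersection of the closed left sides of $L_0$ and $L_1$, hence convex. So $\mathrm{dir}_p$ maps the segment injectively and monotonically onto $[r_1,-r_0]=\mathcal L$. That arc contains $a(w')$ and $-a(w)$, and $a(w')$ comes before $-a(w)$: indeed $a(w')\in(a(w),-a(w))$ by Step 3, and going counterclockwise from $a(w)\in\mathcal R$ to $-a(w)\in\mathcal L$ one passes $r_0$ and $r_1$ before entering $\mathcal L$. So the segment contains, in order, $\hat b,B_1,A_1,\hat a$ (coincidences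 $\hat b=B_1$, $A_1=\hat a$ allowed), with $B_1$ on the ray from $p$ through $B$ and $A_1$ on the ray from $p$ through $A$. Every point of $[\hat b,\hat a]$ is within $\frac12\hat a\hat b\le1$ of $\hat a$ or $\hat b$. So $pA_1,pB_1\le2$, and since $pA,pB\ge2$ we have $A_1\in[A,p]$ and $B_1\in[p,B]$. Therefore
$$c_0=(\hat ap-\hat aA_1)+(p\hat b-B_1\hat b)-A_1B_1\le E(A_1,p,B_1)\le E(A,p,B)=k\bigl(\|w_n\|+\|w_n'\|-\|w_n+w_n'\|\bigr).$$
The second inequality uses $AB\le AA_1+A_1B_1+B_1B$, and the last equality uses Step 1, as $B=A+k(w+w')$. This contradicts (7). Theorem B is proved in genus $1$.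

## 12. A measure on oriented lines from mixed differences of distance

In genus $\ge2$ we need lines that return near themselves under the deck group. Poincaré recurrence gives them as soon as there is an invariant measure, charging open sets, on the space of lines. There is no smooth structure to define one, so we build it from the distance. Here is the Euclidean model. For the parallel segments $\alpha(u)=(0,u)$ and $\beta(v)=(1,v)$ the distance is $D(u,v)=\sqrt{1+(v-u)^2}$, and
$$D(u_1,v_2)+D(u_2,v_1)-D(u_1,v_1)-D(u_2,v_2)=\int_{u_1}^{u_2}\!\!\int_{v_1}^{v_2}\bigl(1+(v-u)^2\bigr)^{-3/2}dv\,du>0.$$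
This mixed difference makes sense in every straight plane. What needs proof is that it is positive and does not depend on the segments.

Let $\mathcal L^+$ be the space of oriented lines, $Y$ modulo translation of the parameter. The projection $Y\to\mathcal L^+$ is open, so convergent sequences in $\mathcal L^+$ lift to convergent sequences in $Y$, and $\mathcal L^+$ is second countable.

**Step 1. Charts.** We parametrize lines near $\ell_0\in\mathcal L^+$ by their crossings with two segments. Let $a$ precede $b$ on $\ell_0$, and let $\alpha:I\to X$, $\beta:J\to X$ ($I,J$ compact intervals with $0$ in the interior) be segments parametrized by arclength, crossing $\ell_0$ from right to left at $\alpha(0)=a$ and $\beta(0)=b$. As $a\notin\mathrm{line}(\beta)$ and $b\notin\mathrm{line}(\alpha)$, they can be chosen so short that $\alpha\cap\mathrm{line}(\beta)=\emptyset=\beta\cap\mathrm{line}(\alpha)$. We then call $(\alpha,\beta)$ a pair. Let $L(u,v)$ be the line through $\alpha(u)$ and $\beta(v)$, oriented from $\alpha(u)$ to $\beta(v)$, and $D(u,v)=\alpha(u)\beta(v)$.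

$L(u,v)$ meets $\mathrm{line}(\alpha)$ only in $\alpha(u)$ and $\mathrm{line}(\beta)$ only in $\beta(v)$. By (P4) the side of $\alpha(u')$ with respect to $L(u,v)$ is locally constant on the connected set $\{(u,v,u'):u<u'\}$, and it is left for $u=v=0<u'$. So $\alpha(u')$ is left of $L(u,v)$ for $u<u'$. Similarly $\beta(v')$ is left of $L(u,v)$ for $v<v'$; reversed inequalities give "right".

The map $(u,v)\mapsto L(u,v)$ on $I^\circ\times J^\circ$ is continuous and injective. If a line is close to $L(u,v)$, then by (P4) it separates $\alpha(u\pm\varepsilon)$ and $\beta(v\pm\varepsilon)$, hence crosses $\alpha$ near $\alpha(u)$ and later $\beta$ near $\beta(v)$. So the map is a homeomorphism onto an open set $U(\alpha,\beta)\subset\mathcal L^+$.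

**Step 2. The mixed difference is positive.** For $u_1<u_2$ and $v_1<v_2$ put
$$M_{\alpha\beta}([u_1,u_2]\times[v_1,v_2])=D(u_1,v_2)+D(u_2,v_1)-D(u_1,v_1)-D(u_2,v_2).$$
Since $\alpha(u_2)$ is left and $\beta(v_1)$ right of $N=L(u_1,v_2)$, the segment $[\alpha(u_2),\beta(v_1)]$ meets $N$ at an interior point $m$. The open segment lies on the side of $\mathrm{line}(\alpha)$ containing $\beta$ and on the side of $\mathrm{line}(\beta)$ containing $\alpha$. So $m$ lies on $N$ strictly between $\alpha(u_1)$ and $\beta(v_2)$. Splitting both distances at $m$ and regrouping,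
$$D(u_1,v_2)+D(u_2,v_1)=\bigl(\alpha(u_1)m+m\beta(v_1)\bigr)+\bigl(\alpha(u_2)m+m\beta(v_2)\bigr)\ge D(u_1,v_1)+D(u_2,v_2).$$
Equality would put $\alpha(u_1),m,\beta(v_1)$ on one line, which is $N$. Then $\beta(v_1),\beta(v_2)\in N$, so $N=\mathrm{line}(\beta)\ni\alpha(u_1)$, a contradiction. Thus $M_{\alpha\beta}>0$ on nondegenerate rectangles.

As $M_{\alpha\beta}$ is additive and $D$ is continuous, it extends to a finite Borel measure on $I\times J$, positive on nonempty open sets and zero on the lines $u=$ const and $v=$ const.

**Lemma 2.** Let $a<b<b'$ on $\ell_0$ and let $\alpha,\beta,\beta'$ be segments at $a,b,b'$ such that $(\alpha,\beta)$ and $(\alpha,\beta')$ are pairs. Near $\ell_0$, $M_{\alpha\beta}$ and $M_{\alpha\beta'}$ define the same measure on $\mathcal L^+$. The mirror statement (common last segment) holds likewise.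

**Step 3. The change of coordinates.** For $(u,v)$ in a small compact rectangle $I_0\times J_0$ around $(0,0)$, $L(u,v)$ meets $\beta'$ beyond $\beta(v)$ at an interior point $\beta'(T(u,v))$, with $T$ continuous. By Step 1 for the pair $(\alpha,\beta')$, the point $\beta'(t)$ is left of $L(u,v)$ exactly when $t>T(u,v)$. For $v<v_2$, $\beta(v_2)$ is left of $L(u,v)$, so $L(u,v_2)$ is left of $L(u,v)$ after $\alpha(u)$; thus $T$ is strictly increasing in $v$. For $u_1<u_2$, $\alpha(u_1)$ is right of $L(u_2,v)$, so after the crossing at $\beta(v)$ the line $L(u_1,v)$ is left of $L(u_2,v)$; thus $T$ is strictly decreasing in $u$. Fix $v$ in the interior of $J_0$ and small $\varepsilon>0$.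

**Step 4. Two estimates.** We bound small triangle defects by the measure. Let $u_{i-1}<u_i$ in $I_0$ be close, $y=\alpha(u_{i-1})$, $x=\alpha(u_i)$, $b_v=\beta(v)$, and $z=\beta'(T(u_i,v))$, so that $x,b_v,z$ are in order on a line. If $u_i-u_{i-1}$ is small (uniformly, depending on $\varepsilon$), then $T(u_{i-1},v-\varepsilon)<T(u_i,v)<T(u_{i-1},v)$, so there is $v'\in(v-\varepsilon,v)$ with $T(u_{i-1},v')=T(u_i,v)$. Put $m=\beta(v')$; then $y,m,z$ are in order on a line. Now
$$E(y,b_v,z)=yb_v+b_vz-ym-mz,\qquad M_{\alpha\beta}([u_{i-1},u_i]\times[v',v])=yb_v+xm-ym-xb_v,$$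
and the first minus the second is $b_vz+xb_v-xm-mz=xz-(xm+mz)\le0$. Hence
$$0\le E\bigl(\alpha(u_{i-1}),\beta(v),\beta'(T(u_i,v))\bigr)\le M_{\alpha\beta}([u_{i-1},u_i]\times[v-\varepsilon,v]).\tag{8}$$
Similarly let $z=\beta'(T(u_{i-1},v))$, choose $v''\in(v,v+\varepsilon)$ with $T(u_i,v'')=T(u_{i-1},v)$, and put $m=\beta(v'')$. Now $y,b_v,z$ and $x,m,z$ are in order on lines, so
$$E(x,b_v,z)=xb_v+b_vz-xm-mz,\qquad M_{\alpha\beta}([u_{i-1},u_i]\times[v,v''])=ym+xb_v-yb_v-xm,$$
with difference $b_vz+yb_v-ym-mz=yz-(ym+mz)\le0$. So
$$0\le E\bigl(\alpha(u_i),\beta(v),\beta'(T(u_{i-1},v))\bigr)\le M_{\alpha\beta}([u_{i-1},u_i]\times[v,v+\varepsilon]).\tag{9}$$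

**Step 5. Pencils are null.** The lines through $\beta(v)$ form the curve $G_v=\{(u,T(u,v)):u_*\le u\le u^*\}$ in $(\alpha,\beta')$-coordinates, where $[u_*,u^*]\subset I_0$. We show $M_{\alpha\beta'}(G_v)=0$. For a fine partition $u_*=u_0<\dots<u_N=u^*$, $G_v$ is covered by the rectangles $[u_{i-1},u_i]\times[T(u_i,v),T(u_{i-1},v)]$. Since $\beta(v)$ lies on the segments from $\alpha(u_j)$ to $\beta'(T(u_j,v))$, their $M_{\alpha\beta'}$-measures equal
$$E\bigl(\alpha(u_{i-1}),\beta(v),\beta'(T(u_i,v))\bigr)+E\bigl(\alpha(u_i),\beta(v),\beta'(T(u_{i-1},v))\bigr).$$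
By (8) and (9) their sum is $\le M_{\alpha\beta}([u_*,u^*]\times[v-\varepsilon,v+\varepsilon])$, which tends to $0$ as $\varepsilon\to0$.

**Step 6. Comparison of the measures.** Let $Q=[u_*,u^*]\times[v_1,v_2]$ be in the interior of $I_0\times J_0$, and let $Q'=\{(u,t):u_*\le u\le u^*,\ T(u,v_1)\le t\le T(u,v_2)\}$ be the same set of lines in $(\alpha,\beta')$-coordinates. We show $M_{\alpha\beta}(Q)=M_{\alpha\beta'}(Q')$. For a partition as above put
$$m_i=M_{\alpha\beta}([u_{i-1},u_i]\times[v_1,v_2]),\qquad m_i'=M_{\alpha\beta'}([u_{i-1},u_i]\times[T(u_i,v_1),T(u_i,v_2)]),$$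
and $z_j=\beta'(T(u_i,v_j))$. With $y=\alpha(u_{i-1})$ and $x=\alpha(u_i)$ we have $m_i'=yz_2+xz_1-yz_1-xz_2$ and $m_i=y\beta(v_2)+x\beta(v_1)-y\beta(v_1)-x\beta(v_2)$. Since $xz_j=x\beta(v_j)+\beta(v_j)z_j$,
$$m_i'-m_i=E\bigl(y,\beta(v_1),z_1\bigr)-E\bigl(y,\beta(v_2),z_2\bigr).$$
By (8), for fine partitions, $|\sum m_i'-M_{\alpha\beta}(Q)|\le\sum_{j=1,2}M_{\alpha\beta}([u_*,u^*]\times[v_j-\varepsilon,v_j])$, which is arbitrarily small. The symmetric difference of $Q'$ and the union of the rectangles defining the $m_i'$ lies, up to null sets, in
$$\{(u,t):u_*\le u\le u^*,\ |t-T(u,v_j)|\le\omega\text{ for some }j\},$$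
where $\omega\to0$ with the mesh. These compact sets decrease to $G_{v_1}\cup G_{v_2}$, which is null by Step 5. Hence $M_{\alpha\beta}(Q)=M_{\alpha\beta'}(Q')$ for all such $Q$. Rectangles generate the Borel sets, so the measures agree near $\ell_0$. The mirror statement follows by reversing all lines, as $M$ is invariant under $(u,v)\mapsto(-u,-v)$ and under exchanging $\alpha$ and $\beta$. $\square$

**Step 7. The global measure $\mu$.** Let $\ell_0\in U(\alpha,\beta)\cap U(\alpha',\beta')$, with parameters shifted so that $\ell_0$ is the center. Take a short segment $\delta$ crossing $\ell_0$ beyond all four crossing points and a short segment $\zeta$ crossing before all of them. By Lemma 2, near $\ell_0$ the measures of $(\alpha,\beta)$, $(\alpha,\delta)$, $(\zeta,\delta)$, $(\alpha',\delta)$, $(\alpha',\beta')$ (segments shortened as necessary) all agree. As $\mathcal L^+$ is second countable, the measures glue to a Borel measure $\mu$ on $\mathcal L^+$, locally finite and positive on nonempty open sets. It is $\Gamma$-invariant, since the construction uses only the metric and the orientation.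

**Step 8. The flow and recurrence.** Let $\varphi_t\ell=\ell(\cdot+t)$ on $Y$. The part of $Y$ above $U(\alpha,\beta)$ is $U(\alpha,\beta)\times\mathbb R$, by $\ell\mapsto$ the oriented line and the signed time $s$ since crossing $\alpha$. Put $m=\mu\times ds$. A change of chart shifts $s$ by a continuous function of the line, so $m$ is well defined. It is locally finite, positive on nonempty open sets, and invariant under $\varphi_t$ and $\Gamma$. $\Gamma$ acts freely and properly discontinuously on $Y$, and $Y/\Gamma$ is compact, both by equivariance and properness of $\ell\mapsto\ell(0)$. So $m$ induces a finite $\varphi_t$-invariant measure on $Y/\Gamma$, positive on nonempty open sets. By Poincaré recurrence for $\varphi_1$, applied to a countable base, almost every point of $Y/\Gamma$ returns to each of its neighborhoods infinitely often, and a set of full measure is dense. Lifting to $Y$: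

$$\textit{the set of }\ell\in Y\textit{ for which there are }t_k\to+\infty,\ \gamma_k\in\Gamma\textit{ with }\gamma_k\varphi_{t_k}\ell\to\ell\textit{ is dense in }Y.\tag{10}$$

## 13. Genus at least two: trapped recurrent lines

Identify $X$ topologically, with orientation and $\Gamma$-equivariantly, with $\mathbb H^2$, where $\Gamma$ is a torsion free cocompact Fuchsian group. Let $\bar{\mathbb D}=\mathbb H^2\cup S^1$. By Švarc–Milnor the metric of $X$ is coarsely equivalent to the hyperbolic one, so lines and rays of $X$ are hyperbolic quasigeodesics with uniform constants. We use the Morse lemma: quasigeodesics with given constants stay within a uniform distance of hyperbolic geodesics with the same ends (Bridson–Haefliger, *Metric Spaces of Non-Positive Curvature*, III.H). Consequently rays converge to points of $S^1$, the two ends $\ell(\pm\infty)$ of $\ell\in Y$ are distinct, and rays with the same end have finite Hausdorff distance.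

The ends depend continuously on $\ell$. Let $\ell_n\to\ell$, and let $c_n$ be the hyperbolic ray from $\ell_n(0)$ to $\ell_n(+\infty)$. Along a subsequence $c_n$ converges to a ray $c$ from $\ell(0)$. Each $c_n(s)$ is uniformly close to some $\ell_n(t_n)$ with $t_n$ bounded for fixed $s$, so $c(s)$ is uniformly close to $\ell([0,\infty))$. Hence the end of $c$, which is the limit of $\ell_n(+\infty)$, is $\ell(+\infty)$.

Further, if $x_n\to\xi\in S^1$ and $x_ny_n$ is bounded, then $y_n\to\xi$. In particular $R_0,R_1$ have the same end $\xi$.

**Step 1. An open set of trapped lines.** We find an open set $\mathcal E$ of lines that all end at $\xi$. $\mathcal J=R_0\cup R_1\cup\{\xi\}$ is a Jordan curve meeting $S^1$ only in $\xi$; let $V$ be its interior. The set $(\mathbb R^2\setminus\bar{\mathbb D})\cup(S^1\setminus\xi)$ is connected and unbounded and misses $\mathcal J$, so $V\subset\mathbb H^2$ and $\bar V\cap S^1=\{\xi\}$. The opposite rays $L_i\setminus R_i$ miss $\mathcal J$, since $L_0\cap L_1=\{p\}$, and have ends $\ne\xi$, so they are not in $V$. Hence $V\cap(L_0\cup L_1)=\emptyset$. Let $H_i$ be the side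 of $L_i$ containing $V$ and $H_i'$ the other side. $H_0\cap H_1$ is convex, hence connected, misses $\mathcal J$ and contains $V$, so $V=H_0\cap H_1$. Put $V^-=H_0'\cap H_1'$ and
$$\mathcal E=\{\ell\in Y:\ \ell(s)\in V^-,\ \ell(t)\in V\text{ for some }s<t\},$$
an open set. If $\ell\in\mathcal E$, then $\ell$ crosses $L_0$ and $L_1$ between $s$ and $t$, hence never again. So $\ell(t')\in V$ for all $t'\ge t$, and $\ell(+\infty)=\xi$ for every $\ell\in\mathcal E$. The line through $p$ and any $x\in V$, oriented towards $x$, is in $\mathcal E$, since it crosses $L_0$ and $L_1$ at $p$ and nowhere else. As $V$ is nonempty and open, $\mathcal E$ contains two distinct lines through $p$.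

**Step 2. Left and right at a common end.** To compare lines that converge to one end we need an order. Let $\lambda,\lambda'$ be distinct oriented lines with common forward end $\xi'$. They meet at most once, so $\lambda'$ is eventually strictly left or strictly right of $\lambda$. We say "$\lambda'$ is left (right) of $\lambda$ at $+$".

**Step 3. Antisymmetry.** We show: $\lambda'$ is left of $\lambda$ at $+$ if and only if $\lambda$ is right of $\lambda'$ at $+$. Choose $x\in\lambda$ and $x'\in\lambda'$ beyond any intersection. Then $x\notin\lambda'$ and $x'\notin\lambda$, $[x,x']$ meets $\lambda$ only in $x$ and $\lambda'$ only in $x'$, and the forward rays $\rho$ from $x$ and $\rho'$ from $x'$ satisfy $\rho\cap\lambda'=\emptyset=\rho'\cap\lambda$. Let $\Omega$ be the interior of the Jordan curve $[x,x']\cup\rho\cup\rho'\cup\{\xi'\}$. As in Step 1, $\Omega\subset\mathbb H^2$ and $\bar\Omega\cap S^1=\{\xi'\}$. The backward parts of $\lambda,\lambda'$, before $x,x'$, do not meet this curve and have ends $\ne\xi'$, so they lie outside $\Omega$. So $\Omega$ misses $\lambda\cup\lambda'$. Since $\rho'\subset\partial\Omega$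 misses $\lambda$, $\rho'$ is on the same side of $\lambda$ as $\Omega$. Likewise $\rho$ is on the same side of $\lambda'$ as $\Omega$.

Both $\rho$ and $\rho'$ are directed to $\xi'$. So if $\partial\Omega$ is oriented with $\Omega$ on its left, exactly one of $\rho,\rho'$ is traversed in its own direction. Collapse $S^1$ to $\infty$, so that we are in $S^2=\mathbb H^2\cup\infty$, and apply the statement on common subarcs in (P3) to $\partial\Omega$ and $\lambda\cup\infty$, and to $\partial\Omega$ and $\lambda'\cup\infty$. It shows that $\Omega$ is left of the line whose ray is traversed in its own direction and right of the other. With the previous paragraph this is the assertion.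

**Step 4. Transitivity.** We show: if $\lambda_2$ is left of $\lambda_1$ and $\lambda_3$ is left of $\lambda_2$ at $+$, then $\lambda_3$ is left of $\lambda_1$ at $+$. First, $\lambda_3\ne\lambda_1$, since by antisymmetry $\lambda_1$ is right of $\lambda_2$ at $+$. Suppose $\lambda_3$ is right of $\lambda_1$ at $+$. Take $x_1\in\lambda_1$ near $\xi'$ and $x_3\in\lambda_3$ at bounded distance from $x_1$. Far out, $x_1$ is right and $x_3$ is left of $\lambda_2$, so $[x_1,x_3]$ meets $\lambda_2$ at a point $x_2\ne x_1$. It is also near $\xi'$, hence far forward on $\lambda_2$, hence left of $\lambda_1$. But $x_3$ is right of $\lambda_1$ and $x_1\in\lambda_1$, so all of $[x_1,x_3]\setminus x_1$ is right of $\lambda_1$, a contradiction.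

For lines with a common backward end define "left (right) at $-$" in the same way. Steps 3 and 4 hold there too: reverse all lines and exchange left and right.

**Step 5. Recurrence forces an axis.** We show that $\xi$ is fixed by a hyperbolic element whose axis has the ends of every recurrent line in $\mathcal E$. Let $\ell\in\mathcal E$ be as in (10), and $\ell_k=\gamma_k\varphi_{t_k}\ell\to\ell$. For large $k$, $\ell_k\in\mathcal E$, so $\xi=\ell_k(+\infty)=\gamma_k\xi$. As $\gamma_k\ell(t_k)\to\ell(0)$ and $\ell(t_k)\to\infty$, each element occurs only finitely often among the $\gamma_k$. Hence $\mathrm{Stab}_\Gamma(\xi)$ is infinite. In a torsion free cocompact Fuchsian group it is then infinite cyclic, generated by a hyperbolic $g$, independent of $\ell$, which we choose with attracting fixed point $\xi=g^+$. Write $\gamma_k=g^{-n_k}$ for large $k$, so $|n_k|\to\infty$. The distance from $g^{n_k}\ell(0)$ to $\ell(t_k)$ equals that from $\ell(0)$ to $\gamma_k\ell(t_k)$, which is bounded, and $\ell(t_k)\to g^+$; so $n_k\to+\infty$. The backward end $\eta\ne\xi$ of $\ell$ satisfies $g^{-n_k}\eta\to g^-$, and by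 continuity of ends $g^{-n_k}\eta=\ell_k(-\infty)\to\eta$. So $\eta=g^-$.

**Step 6. Recurrent lines in $\mathcal E$ are invariant.** We show $g\ell=\ell$ as sets. Put $h=g^{-1}$ and $\lambda_n=h^n\ell$. All $\lambda_n$ run from $g^-$ to $g^+$, and $\ell_k$ parametrizes $\lambda_{n_k}$. Suppose $\lambda_1\ne\lambda_0$. Reversing the orientation of $X$ if necessary, $\lambda_1$ is left of $\lambda_0$ at $+$. As $h$ preserves orientation and the direction of these lines, transitivity gives that $\lambda_n$ is left of $\lambda_m$ at $+$ for $n>m$.

Suppose first that $\lambda_1$ is left of $\lambda_0$ at $-$. Then for $n>m$, $\lambda_n$ is left of $\lambda_m$ at both ends. A common point would be a single crossing, giving different sides at the ends. So $\lambda_n$ lies entirely left of $\lambda_m$, and likewise, by antisymmetry, $\lambda_0$ lies entirely right of $\lambda_1$. For $n_k\ge2$, $\ell_k$ is left of $\lambda_1$, so the limit $\ell=\lambda_0$ is in the closed left side of $\lambda_1$, a contradiction.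

Suppose now that $\lambda_1$ is right of $\lambda_0$ at $-$. Then $\lambda_n$ is right of $\lambda_m$ at $-$ for $n>m$. By antisymmetry $\lambda_0$ is left of $\lambda_1$ at $-$ and right of it at $+$, so there are $s<t$ with $\ell(s)$ left and $\ell(t)$ right of $\lambda_1$. For large $k$, $\ell_k(s)$ is left and $\ell_k(t)$ is right of $\lambda_1$. But for $n_k\ge2$ the line $\lambda_{n_k}$ is right of $\lambda_1$ at $-$ and left at $+$, so it meets $\lambda_1$ exactly once, passing from right to left. This is a contradiction. Hence $\lambda_1=\lambda_0$ as sets, that is, $g\ell=\ell$.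

**Step 7. The contradiction.** We pass from recurrent lines to all of $\mathcal E$. By (10) the lines just treated are dense in the open set $\mathcal E$. The set $\{\ell\in Y:g\ell=\ell\text{ as sets}\}$ is closed: if $\ell_n\to\ell$ and $g\ell_n(t)=\ell_n(t_n)$, then $|t_n-t|=\ell_n(t)\,g\ell_n(t)$ is bounded, so along a subsequence $t_n\to t'$ and $g\ell(t)=\ell(t')\in\ell$. Thus the line $g\ell$ is contained in the line $\ell$, and they are equal by (P1). So every line in $\mathcal E$ is $g$-invariant. But $\mathcal E$ contains two distinct lines through $p$. Both would contain $p$ and $gp\ne p$, contradicting (P1). This proves Theorem B. $\blacksquare$
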